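# Fréchet points of smooth convex and smooth Lipschitz functions on a space of approximately continuous functions

All Banach spaces are real, and $\|\cdot\|$ on a dual space is the dual norm.

## 1. Gâteaux derivatives, Fréchet derivatives and convexity

**Definition (the two derivatives).** Let $X$ be a Banach space and $f:X\to\mathbb R$. The function $f$ is *Gâteaux differentiable* at $x$ if there is $x^*\in X^*$ with
$$\lim_{\tau\to0}\frac{f(x+\tau h)-f(x)}{\tau}=x^*(h)\qquad\text{for every }h\in X .$$
It is *Fréchet differentiable* at $x$ if moreover $|f(x+h)-f(x)-x^*(h)|/\|h\|\to0$ as $\|h\|\to0$. We write $f'(x)=x^*$. We call $f$ *Gâteaux smooth* if it is Gâteaux differentiable at every point of $X$.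

**Example 1.** Let $f(x)=\|x\|$ on $\ell_1$, at a point $x$ with all $x_n\ne0$. The quotients $(|x_n+\tau h_n|-|x_n|)/\tau$ converge to $\operatorname{sgn}(x_n)h_n$ and are bounded by $|h_n|$, so by dominated convergence $f$ is Gâteaux differentiable at $x$ with $f'(x)h=\sum_n\operatorname{sgn}(x_n)h_n$. It is not Fréchet differentiable there. For $h=-2x_ne_n$ we have $f(x+h)-f(x)=0$ and $f'(x)h=-2|x_n|=-\|h\|$, so the error is exactly $\|h\|$, while $\|h\|=2|x_n|\to0$.

**Definition (subgradient).** Let $\varphi:X\to\mathbb R$ be convex. A functional $x^*\in X^*$ is a *subgradient* of $\varphi$ at $x$ if $\varphi(z)\ge\varphi(x)+x^*(z-x)$ for all $z\in X$. For instance, $|t|$ on $\mathbb R$ has at $0$ the subgradients $[-1,1]$, and at $t\neq0$ only $\operatorname{sgn}t$.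

A continuous convex function is locally Lipschitz. If it is Gâteaux differentiable at $x$, then $\varphi'(x)$ is its unique subgradient at $x$. Indeed, $(\varphi(x+\tau h)-\varphi(x))/\tau$ is nondecreasing in $\tau>0$, so its limit $\varphi'(x)h$ is at most its value $\varphi(x+h)-\varphi(x)$ at $\tau=1$, and $\varphi'(x)$ is a subgradient. If $x^*$ is any subgradient, then $x^*(h)\le(\varphi(x+\tau h)-\varphi(x))/\tau\to\varphi'(x)h$ for all $h$, so $x^*=\varphi'(x)$.

We need two more facts. Recall that $\theta_n\to\theta$ weak$^*$ in $X^*$ means $\theta_n(h)\to\theta(h)$ for every $h\in X$.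

**Fact 1.** *If $\varphi$ is continuous, convex and Gâteaux smooth, then $\varphi':X\to X^*$ is norm-to-weak$^*$ continuous.* Let $x_n\to x$. Since $\varphi$ is locally Lipschitz, $(\varphi'(x_n))$ is bounded. In $\varphi(z)\ge\varphi(x_n)+\varphi'(x_n)(z-x)+\varphi'(x_n)(x-x_n)$ the last term tends to $0$, so every weak$^*$ cluster point of $(\varphi'(x_n))$ is a subgradient at $x$, hence equals $\varphi'(x)$. By weak$^*$ compactness of balls, $\varphi'(x_n)\to\varphi'(x)$ weak$^*$.

**Fact 2.** *For such $\varphi$, Fréchet differentiability at $x$ is equivalent to norm-to-norm continuity of $\varphi'$ at $x$.* If $\varphi'$ is norm continuous at $x$, use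
$$0\le\varphi(x+h)-\varphi(x)-\varphi'(x)h\le(\varphi'(x+h)-\varphi'(x))h .$$
The left inequality is the subgradient inequality at $x$, the right one that at $x+h$. Conversely, let $\kappa>0$ and suppose $\varphi(x+g)\le\varphi(x)+\varphi'(x)g+\kappa\|g\|$ for $\|g\|\le2r$. If $\|y-x\|\le r$ and $\|h\|=r$, then, using $\varphi(y)\ge\varphi(x)+\varphi'(x)(y-x)$,
$$\varphi'(y)h\le\varphi(y+h)-\varphi(y)\le\varphi'(x)(y+h-x)+2\kappa r-\varphi'(x)(y-x)=\varphi'(x)h+2\kappa r .$$
So $\|\varphi'(y)-\varphi'(x)\|\le2\kappa$ for $\|y-x\|\le r$.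

**Definition (Cantor set, cells).** Let $\Delta=\{0,1\}^{\mathbb N}$ with coin-tossing measure $\lambda$. For a finite $0$–$1$ word $s$ of length $|s|$, the *cell* $[s]\subset\Delta$ is the clopen set of sequences extending $s$, so $\lambda([s])=2^{-|s|}$. For $b\in\Delta$, $b|k$ is its initial word of length $k$. For example $[\emptyset]=\Delta$ and $[01]$ is the set of sequences beginning $0,1$, of measure $\frac14$.

On $C(\Delta)$ the evaluations $\delta_b$ show how far apart weak$^*$ and norm convergence are: if $b_n\to b$ and $b_n\ne b$, then $\delta_{b_n}\to\delta_b$ weak$^*$, but $\|\delta_{b_n}-\delta_b\|=2$.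

**Definition (Asplund space).** $X$ is *Asplund* if every continuous convex function on a nonempty open convex subset of $X$ is Fréchet differentiable at the points of a dense $G_\delta$ subset. A textbook theorem says that $X$ is Asplund if and only if every separable subspace of $X$ has separable dual. So Hilbert spaces are Asplund. The separable space $C(\Delta)$, and every space containing it, is not, since the functionals $\delta_b$, $b\in\Delta$, have mutual distance $2$.

With these notions in place, here is the question. *Let $X$ be a Banach space such that every Gâteaux smooth continuous convex function on $X$ is Fréchet differentiable at some point. Must every Lipschitz function $f:X\to\mathbb R$ that is Gâteaux differentiable at every point of $X$ be Fréchet differentiable at some point of $X$?*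

The answer will be no.

## 2. Two test spaces: $\mathbb R^n$ and $C(\Delta)$

**$\mathbb R^n$.** Here an $M$-Lipschitz $f$ that is Gâteaux differentiable at $x$ is Fréchet differentiable at $x$. Given $\kappa>0$, take a finite $\kappa$-net $h_1,\dots,h_p$ of the unit sphere. For a unit vector $h$ choose $h_i$ with $\|h-h_i\|\le\kappa$. As $\|f'(x)\|\le M$,
$$|f(x+\tau h)-f(x)-\tau f'(x)h|\le|f(x+\tau h_i)-f(x)-\tau f'(x)h_i|+2M\kappa|\tau|,$$
and the first term on the right is at most $\kappa|\tau|$ for small $\tau$, uniformly in the finitely many $i$. So a counterexample must be infinite-dimensional, and its Fréchet failure must come from directions $h$ that vary with the scale.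

**$C(\Delta)$.** The nonseparable dual suggests that smooth functions without Fréchet points exist here. They do, but already among convex functions, so $C(\Delta)$ violates the hypothesis of the question. Let $P(\Delta)$ be the weak$^*$ compact set of Borel probabilities, $(g_n)_{n\ge1}$ dense in the unit ball of $C(\Delta)$, and
$$Q(\mu)=\tfrac12\sum_n4^{-n}\mu(g_n)^2,\qquad G\mu=\sum_n4^{-n}\mu(g_n)g_n,\qquad \varphi(x)=\max_{\mu\in P(\Delta)}\big(\mu(x)-Q(\mu)\big).$$

*$\varphi$ is Gâteaux smooth.* It is convex and $1$-Lipschitz. $Q$ is weak$^*$ continuous on $P(\Delta)$ and strictly convex, because distinct $\mu,\nu$ differ on some $g_n$. So the maximizer $\mu_x$ is unique, and if $x_n\to x$ then every weak$^*$ cluster point of $(\mu_{x_n})$ is a maximizer at $x$; hence $\mu_{x_n}\to\mu_x$ weak$^*$. From $\tau\mu_x(h)\le\varphi(x+\tau h)-\varphi(x)\le\tau\mu_{x+\tau h}(h)$ we get $\varphi'(x)=\mu_x$.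

*Which $\mu$ is $\mu_x$?* Since $Q(\nu)=Q(\mu)+(\nu-\mu)(G\mu)+Q(\nu-\mu)$,
$$\nu(x)-Q(\nu)=\mu(x)-Q(\mu)+(\nu-\mu)(x-G\mu)-Q(\nu-\mu).$$
So if $x-G\mu\le c$ on $\Delta$ with equality on $\operatorname{supp}\mu$, then $\mu=\mu_x$. Conversely, for $\mu=\mu_x$ apply the identity to $\mu+\sigma(\nu-\mu)$ with $0<\sigma\le1$, divide by $\sigma$ and let $\sigma\downarrow0$: this gives $(\nu-\mu)(x-G\mu)\le0$ for all $\nu\in P(\Delta)$. Taking $\nu=\delta_b$ we see $x-G\mu\le c:=\mu(x-G\mu)$ everywhere, so equality holds $\mu$-a.e. and by continuity on $\operatorname{supp}\mu$.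

*$\varphi$ is nowhere Fréchet differentiable.* Fix $x$, put $\mu=\mu_x$, $y=x-G\mu\le c$, and let $y_j=\min(c,y+1/j)$. Then $\|y_j-y\|\le1/j$, and $y_j=c$ on the open set $O_j=\{y>c-1/j\}\supset\operatorname{supp}\mu$. Choose $q\ge j$ so large that all cells of level $q$ meeting $\operatorname{supp}\mu$ lie in $O_j$. In each such cell $[s]$ choose a point $b_s$ with $\mu(\{b_s\})=0$, and let $\mu_j=\sum_s\mu([s])\delta_{b_s}$. Then $\mu_j\to\mu$ weak$^*$ by uniform continuity of continuous functions, while $\|\mu_j-\mu\|=2$. Put $x_j=y_j+G\mu_j$. Since $x_j-G\mu_j=y_j\le c$ with equality on $\operatorname{supp}\mu_j\subset O_j$, we have $\mu_{x_j}=\mu_j$. Also $\|x_j-x\|\le\frac1j+\sum_n4^{-n}|(\mu_j-\mu)(g_n)|\to0$. So $\varphi'$ is not norm continuous at $x$, and Fact 2 applies.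

What spoiled $C(\Delta)$ is that a measure can be moved a little in the weak$^*$ sense with a large jump in norm. We shall enlarge $C(\Delta)$ so that such motions are no longer weak$^*$ continuous, while enough of the structure of $C(\Delta)$ remains to write down a Lipschitz function.

## 3. Dyadically approximately continuous functions

**Definition (cell averages and the space $X$).** For bounded $\lambda$-measurable $h:\Delta\to\mathbb R$ put
$$A_s(h)=2^{|s|}\int_{[s]}h\,d\lambda,\qquad E_kh(b)=A_{b|k}(h).$$
Let
$$X=\Big\{h:\Delta\to\mathbb R\ \text{bounded, }\lambda\text{-measurable}:\ \lim_kE_k(|h-h(b)|)(b)=0\ \text{ for every } b\in\Delta\Big\},\qquad\|h\|=\sup|h| .$$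

Every point, not just almost every point, must be a dyadic Lebesgue point. If $h$ is continuous, $E_k(|h-h(b)|)(b)$ is at most the oscillation of $h$ on $[b|k]$, so $C(\Delta)\subset X$.

**Example 2.** Let $o=(0,0,0,\dots)$, let $s_n=0^n1\,0^n$ for $n\ge1$ (a word of length $2n+1$) and $h=\sum_{n\ge1}1_{[s_n]}$. Near each point other than $o$ the function $h$ is locally constant. At $o$ we have $h(o)=0$ and, for $k\ge1$, $E_kh(o)=2^k\sum_{n\ge k}2^{-2n-1}=\frac23\,2^{-k}\to0$. So $h\in X$, although $h$ is discontinuous at $o$.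

**Example 3.** The function $\sum_{n\ge0}1_{[0^{2n}1]}$ is not in $X$, whatever value it is given at $o$: its averages over $[0^{2k}]$ are $2^{2k}\sum_{n\ge k}2^{-2n-1}=\frac23$, and over $[0^{2k+1}]$ they are $2^{2k+1}\sum_{n\ge k+1}2^{-2n-1}=\frac13$. Nor is $1_{\{o\}}$ in $X$, since $E_k(|1_{\{o\}}-1|)(o)=1$.

For $h\in X$,
$$E_kh(b)\to h(b)\qquad\text{for every }b\in\Delta. \tag{1}$$
Thus every $h\in X$ is Borel, as a pointwise limit of the continuous functions $E_kh$. The condition defining $X$ at $b$ depends only on $h$ near $b$.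

**$X$ is a $C(K)$ space.** If $h_n\in X$ and $h_n\to h$ uniformly, then $|h-h(b)|\le|h_n-h_n(b)|+2\|h-h_n\|$, so $h\in X$. Also $|hg-h(b)g(b)|\le\|g\|\,|h-h(b)|+\|h\|\,|g-g(b)|$ and $\big||h|-|h(b)|\big|\le|h-h(b)|$. So $X$ is a closed subalgebra and sublattice of $\ell_\infty(\Delta)$ containing the constants. Let $K$ be the closure of $\{(h(b))_{h\in X}:b\in\Delta\}$ in $\prod_{h\in X}[-\|h\|,\|h\|]$. Each $h\in X$ becomes the $h$-th coordinate function on $K$. By density of the image of $\Delta$ this is an isometric embedding of $X$ into $C(K)$ preserving products and absolute values. Its image is a closed subalgebra that contains the constants and separates points, so by the Stone–Weierstrass theorem it is all of $C(K)$. We write $X=C(K)$.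

**Measures.** So $X^*=M(K)$, the Radon measures on $K$. For $\theta\in X^*$ and $0\le u\in X$,
$$|\theta|(u)=\sup\{\theta(h):h\in X,\ |h|\le u\}. \tag{2}$$
For $\kappa\in K$, evaluation at $\kappa$ restricted to $C(\Delta)$ is multiplicative and unital, hence is evaluation at a point $\pi(\kappa)\in\Delta$. The map $\pi:K\to\Delta$ is continuous because $h\circ\pi$ is continuous for each $h\in C(\Delta)$. Put $m_\theta=\pi_*|\theta|$, a finite positive Borel measure on $\Delta$. For clopen $D\subset\Delta$,
$$m_\theta(D)=|\theta|(1_D). \tag{3}$$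

**Example 4.** For $\theta=A_\emptyset$ we get $m_\theta=\lambda$, and for the evaluation $\mathrm{ev}_b(h)=h(b)$ we get $m_\theta=\delta_b$. But $m_\theta$ does not determine $\theta$, even for positive $\theta$. Choose $b_n\in[s_n]$, with $s_n$ and $h$ from Example 2, and let $\theta$ be a weak$^*$ cluster point of $(\mathrm{ev}_{b_n})$. Since $b_n\to o$, $\theta(1_D)=1_D(o)$ for clopen $D$, and $\theta\ge0$, so $m_\theta=\delta_o$. Yet $\theta(h)=1$ while $\mathrm{ev}_o(h)=0$.

**Theorem.**
1. Every Gâteaux smooth continuous convex function on $X$ is Fréchet differentiable at all points of a dense $G_\delta$ set.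
2. There is a Lipschitz function $f:X\to\mathbb R$, Gâteaux differentiable at every point, that is Fréchet differentiable at no point. Moreover, for every $x\in X$ and $x^*\in X^*$,
$$\limsup_{h\to0}\frac{|f(x+h)-f(x)-x^*(h)|}{\|h\|}\ \ge\ \frac1{2\pi}.$$
3. Every weak$^*$ compact, weak$^*$ metrizable subset of $X^*$ is norm separable. Hence for each bounded operator $T$ from $X$ into a separable Banach space $Z$, $T^*(B_{Z^*})$ is norm separable. In particular every separable quotient of $X$ has separable dual, although $X\supset C(\Delta)$ is not Asplund.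

By parts 1 and 2, $X$ satisfies the hypothesis of the question and fails its conclusion, so the answer is no. The argument is in ZFC.

## 4. Oscillations with fixed weights, and weights that follow the phase

Let $c_s=\frac12(A_{s0}-A_{s1})\in X^*$. Then $\|c_s\|\le1$ and
$$A_{s0}=A_s+c_s,\qquad A_{s1}=A_s-c_s. \tag{4}$$
By (1), $c_{b|k}(h)\to0$ for each fixed $h\in X$ and every $b$, while at each level $k$ there are unit vectors $h$ with $c_s(h)=1$ for all $|s|=k$. This gap between fixed and varying directions is what $f$ should exploit: a term $t\sin(c_s/t)$ has size $t$ but a slope of order $1$ in suitable directions.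

**Fixed weights fail.** The first thing to try is to average over the words of length $j$. Put $r_j=2^{-j}\sum_{|s|=j}c_s$ and, with small summable $t_j>0$, $F=A_\emptyset+\sum_jt_j\sin(r_j/t_j)$. Here $r_j(h)=\int hR_j\,d\lambda$, where $R_j=\pm1$ according to whether the digit that follows the first $j$ digits is $0$ or $1$; the $R_j$ are independent signs. Let $S_k=R_0+\dots+R_{k-1}$ and $h=\operatorname{sgn}S_k$, with $\operatorname{sgn}0=0$. This $h$ depends on the first $k$ digits only, so $r_j(h)=0$ for $j\ge k$, and the derivative of $\tau\mapsto F(\tau h)$ at $0$ is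
$$A_\emptyset(h)+\sum_{j<k}r_j(h)=A_\emptyset(h)+\int|S_k|\,d\lambda\ \ge\ \sqrt{k/3}-1 .$$
The last step uses Hölder's inequality $\int S_k^2\le(\int|S_k|)^{2/3}(\int S_k^4)^{1/3}$ with $\int S_k^2=k$ and $\int S_k^4=k+3k(k-1)\le3k^2$. As $\|h\|\le1$ and $k$ is arbitrary, $F$ is not Lipschitz, however the $t_j$ are chosen. The slopes of different levels accumulate.

**Weights that follow the phase.** A convex combination $p_k=\sum_{|s|=k}w_sA_s$ of cell averages always has norm at most $1$. So let us try to arrange that the derivative of the $k$-th partial sum is essentially such a $p_k$. Suppose each weight splits as $w_s=w_{s0}+w_{s1}$. By (4),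
$$p_{k+1}-p_k=\sum_{|s|=k}(w_{s0}-w_{s1})\,c_s .$$
On the other hand, if we add $\varphi_k=t_k\sum_{|s|=k}w_s\sin(c_s/t_k)$ and treat the $w_s$ as constants, the derivative changes by $\sum_{|s|=k}w_s\cos(c_s/t_k)\,c_s$. The two agree if
$$w_{s0}-w_{s1}=w_s\cos(c_s/t_k).$$
Together with $w_{s0}+w_{s1}=w_s$ this determines the weights. They become functions of $x$, which costs an error $t_k\sum_s\|w_s'\|$. That error is small if $t_k$ decreases fast enough. This is the construction.

## 5. A Lipschitz function, Gâteaux differentiable everywhere and Fréchet differentiable nowhere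

**Step 1: definitions.** Let $t_j=2^{-j^2}$ $(j\ge0)$. Since $t_{j+1}/t_j=2^{-2j-1}$, we have $t_{j+1}\le t_j/2$ and $t_{j+1}/t_j\to0$. Comparison with geometric series gives
$$\sum_{j>k}t_j\le2t_{k+1},\qquad\sum_{i<j}\frac1{t_i}\le\frac2{t_{j-1}}\quad(j\ge1). \tag{5}$$
Let $w_\emptyset=1$ and, for $|s|=k$,
$$w_{s0}=w_s\,\frac{1+\cos(c_s/t_k)}2,\qquad w_{s1}=w_s\,\frac{1-\cos(c_s/t_k)}2 .$$
These are smooth functions on $X$ with $w_s\ge0$, $w_{s0}+w_{s1}=w_s$ and $\sum_{|s|=k}w_s=1$. Note that $w_s$ with $|s|=k$ depends only on the values $c_{s'}(x)$ with $|s'|<k$. Put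
$$\varphi_k(x)=t_k\sum_{|s|=k}w_s(x)\sin\frac{c_s(x)}{t_k},\qquad f_k=A_\emptyset+\sum_{j<k}\varphi_j,\qquad f=A_\emptyset+\sum_{j\ge0}\varphi_j .$$
Since $|\varphi_j|\le t_j$, the series converges uniformly.

**Step 2: the derivative of $f_k$.** The purpose is to show that $f_k'$ is $p_k$ plus a small norm continuous error, and that $f$ is Lipschitz. Let $B_k=\sup_x\sum_{|s|=k}\|w_s'(x)\|$. Differentiating the definition,
$$\|w_{s0}'\|\le\|w_s'\|\frac{1+\cos(c_s/t_k)}2+\frac{w_s}{2t_k},\qquad \|w_{s1}'\|\le\|w_s'\|\frac{1-\cos(c_s/t_k)}2+\frac{w_s}{2t_k}.$$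
Adding and summing over $|s|=k$ gives $B_{k+1}\le B_k+1/t_k$. As $B_0=0$,
$$B_k\le\sum_{i<k}\frac1{t_i}\le\frac2{t_{k-1}}\qquad(k\ge1). \tag{6}$$
Let
$$p_k(x)=\sum_{|s|=k}w_s(x)A_s,\qquad e_j(x)=t_j\sum_{|s|=j}\sin\frac{c_s(x)}{t_j}\,w_s'(x).$$
By the product rule and the computation of Section 4,
$$\varphi_k'=\sum_{|s|=k}w_s\cos\frac{c_s}{t_k}\,c_s+e_k=p_{k+1}-p_k+e_k. \tag{7}$$
Since $p_0=A_\emptyset$, the sum telescopes:
$$f_k'=p_k+\sum_{j<k}e_j. \tag{8}$$
Here $e_0=0$ and, for $j\ge1$, $\|e_j\|\le t_jB_j\le2t_j/t_{j-1}=4\cdot4^{-j}$. Put $\omega_k=\sum_{j\ge k}t_jB_j$, so $\omega_k\to0$. Each $e_j$ is norm continuous, so $E:=\sum_je_j:X\to X^*$ converges uniformly and is norm continuous. As $\|p_k\|\le1$, each $f_k$ is $(1+\omega_0)$-Lipschitz, hence so is $f$. Finally, integrating $w_s'$ along the segment from $y$ to $x$ and summing over $s$,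
$$\sum_{|s|=k}|w_s(x)-w_s(y)|\le B_k\|x-y\|,\qquad\|p_k(x)-p_k(y)\|\le B_k\|x-y\|. \tag{9}$$

**Step 3: the candidate for the derivative.** Fix $x$ and $h$ with $\|h\|\le1$. Since $w_{s0}+w_{s1}=w_s$ and $w_\emptyset=1$, there is a Borel probability $P_x$ on $\Delta$ with $P_x([s])=w_s(x)$ for all $s$. By (1) and dominated convergence,
$$p_k(x)h=\int A_{b|k}(h)\,dP_x(b)\to\int h\,dP_x. \tag{10}$$
By (4), $|c_{b|k}(h)|=|A_{b|k+1}(h)-A_{b|k}(h)|\to0$ for **every** $b$, so again by dominated convergence
$$\beta_k:=\sum_{|s|=k}w_s(x)|c_s(h)|=\int|c_{b|k}(h)|\,dP_x(b)\to0. \tag{11}$$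
Convergence for almost every $b$ would not be enough: at $x=0$ all cosines are $1$, so $w_{0^k}(0)=1$ and $P_0$ is the Dirac measure at $o$. This is why $X$ requires the Lebesgue point condition at every $b$.

**Step 4: Gâteaux differentiability.** At a scale $\tau$ between consecutive $t_j$'s, the levels below $k$ should look linear, the levels above $k$ should be negligible, and level $k$ should contribute little because of (11). To make this precise let $a_k=\sqrt{t_kt_{k-1}}$ $(k\ge1)$, which decreases to $0$. For small $\tau>0$ choose $k\ge1$ with $a_{k+1}\le\tau<a_k$; then $k\to\infty$ as $\tau\downarrow0$. By (6),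
$$B_k\tau\le\frac{2a_k}{t_{k-1}}=2\sqrt{t_k/t_{k-1}}\to0. \tag{12}$$

*Levels below $k$.* We integrate $f_k'(x+\sigma h)h$ over $0\le\sigma\le\tau$. By (8) and (9), $|p_k(x+\sigma h)h-p_k(x)h|\le B_k\tau$, and $\sum_{j<k}e_j$ differs from $E$ by at most $\omega_k$ in norm. Hence
$$|f_k(x+\tau h)-f_k(x)-\tau p_k(x)h-\tau E(x)h|\le\tau\Big(B_k\tau+\sup_{0\le\sigma\le\tau}\|E(x+\sigma h)-E(x)\|+\omega_k\Big).$$

*Level $k$.* For $y=x+\sigma h$, (7) gives $|\varphi_k'(y)h|\le\sum_{|s|=k}w_s(y)|c_s(h)|+\|e_k(y)\|$. By (9) the sum is at most $\beta_k+B_k\tau$, so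
$$|\varphi_k(x+\tau h)-\varphi_k(x)|\le\tau(\beta_k+B_k\tau+\omega_k).$$

*Levels above $k$.* By (5),
$$\sum_{j>k}|\varphi_j(x+\tau h)-\varphi_j(x)|\le4t_{k+1}=4a_{k+1}\sqrt{t_{k+1}/t_k}\le\tau\cdot4\sqrt{t_{k+1}/t_k}.$$

Adding the three, and using (10), (11), (12), $\omega_k\to0$ and the norm continuity of $E$,
$$f(x+\tau h)-f(x)=\tau\Big(\int h\,dP_x+E(x)h\Big)+o(\tau)\qquad(\tau\downarrow0).$$
Using $-h$ we get the same for $\tau\uparrow0$. The expression in brackets is bounded and linear in $h$. So $f$ is Gâteaux differentiable at every $x$.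

**Step 5: no Fréchet derivative anywhere.** We now choose the direction according to the scale. Fix $x\in X$, $x^*\in X^*$ and $k$, and put $u_s=c_s(x)/t_k$ for $|s|=k$. For $\delta_s\in\{-1,0,1\}$, not all $0$, let
$$h=\sum_{|s|=k}\delta_s(1_{[s0]}-1_{[s1]})\in C(\Delta),\qquad\|h\|=1 .$$
The average of $h$ over every cell of level at most $k$ is $0$. Hence $A_\emptyset(h)=0$, $c_{s'}(h)=0$ for $|s'|<k$, and $c_s(h)=\delta_s$ for $|s|=k$. So $f_k(x+\tau h)=f_k(x)$, and $w_s(x+\tau h)=w_s(x)$ for $|s|=k$. Therefore
$$D(\tau):=f(x+\tau h)-f(x)=t_k\sum_{|s|=k}w_s(x)\big[\sin(u_s+\delta_s\tau/t_k)-\sin u_s\big]+R,\qquad|R|\le4t_{k+1}. \tag{13}$$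
For $\tau=2\pi t_k$ all brackets vanish, so $|D(2\pi t_k)|\le4t_{k+1}$.

For $\tau=\frac\pi2t_k$ and $\delta_s=\pm1$ the bracket is $\pm\cos u_s-\sin u_s$. For one of the signs its modulus is $|\cos u_s|+|\sin u_s|\ge1$; choose such a sign for each $s$. The brackets are then positive for some $s$ and negative for the others, and one of these two sets of words has total weight $\sum w_s(x)\ge\frac12$; in particular it is not empty. Keep $\delta_s$ on that set and put $\delta_s=0$ elsewhere. With this $h$,
$$|D(\tfrac\pi2t_k)|\ge\frac{t_k}2-4t_{k+1}.$$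

Suppose $|f(x+g)-f(x)-x^*(g)|\le c\|g\|$ for all small $g$. In $4D(\frac\pi2t_k)-D(2\pi t_k)$ the linear parts cancel, because $4\cdot\frac\pi2=2\pi$. So for large $k$
$$2t_k-20t_{k+1}\le|4D(\tfrac\pi2t_k)-D(2\pi t_k)|\le c\,(4\cdot\tfrac\pi2t_k+2\pi t_k)=4\pi c\,t_k .$$
Divide by $t_k$ and let $k\to\infty$: $c\ge\frac1{2\pi}$. This holds for every $c$ larger than the $\limsup$ in part 2, so the $\limsup$ is at least $\frac1{2\pi}$. Part 2 is proved. $\square$

**Remark.** Only (1) was used about the directions $h$, and the test directions of Step 5 lie in $C(\Delta)$. So the restriction of $f$ to $C(\Delta)$ has the same properties there; but $C(\Delta)$ violates the hypothesis of the question by Section 2. The rest of these notes shows that $X$ satisfies it.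

## 6. Copies of $\ell_\infty$ in $X$ and weak$^*$ convergent sequences

The space $X$ is larger than $C(\Delta)$, so weak$^*$ convergence in $X^*$ is more demanding. The first lemma produces many discontinuous elements of $X$, and the second shows what they forbid.

**Lemma 1.** Let $C\subset\Delta$ be compact and $g_n\in X$ $(n\ge1)$, $|g_n|\le1$, $g_ng_m=0$ for $n\ne m$, such that

(a) every $b\notin C$ has a neighborhood on which all but finitely many $g_n$ vanish;

(b) for $b\in C$ and all $n$: $g_n(b)=0$ and $\sup_kE_k|g_n|(b)\le2^{-n}$.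

Then $\sum_nc_ng_n\in X$ for every $c\in\ell_\infty$.

*Proof.* Let $h=\sum_nc_ng_n$; it is measurable, and it is bounded because the $g_n$ are disjoint. Near a point $b\notin C$ it is a finite sum of elements of $X$, so the defining condition holds at $b$. For $b\in C$ we have $h(b)=0$ and $E_k|h|(b)\le\|c\|_\infty\sum_nE_k|g_n|(b)$. By (1) applied to $|g_n|\in X$, each summand tends to $|g_n(b)|=0$ as $k\to\infty$. Each is at most $2^{-n}$, so the sum tends to $0$ by dominated convergence. $\square$

**Example 5.** Let $C=\{o\}$ and $g_n=1_{[s_n]}$ with $s_n=0^n1\,0^n$. Then $E_kg_n(o)=2^{k-2n-1}$ for $k\le n$ and $0$ for $k>n$, so the supremum over $k$ is $2^{-n-1}$, and Lemma 1 applies.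

**Lemma 2.** Let $(g_n)\subset X$, $|g_n|\le1$, $g_ng_m=0$ for $n\ne m$, and $\sum c_ng_n\in X$ for all $c\in\ell_\infty$. If $\theta_n\to\theta_0$ weak$^*$ in $X^*$, then $\theta_n(g_n)\to0$.

*Proof.* *Reduction to $\ell_\infty$.* For finitely many indices $\|\sum\pm g_n\|\le1$, so $\sum_n|\theta_0(g_n)|\le\|\theta_0\|$ and $\theta_0(g_n)\to0$. The map $S:\ell_\infty\to X$, $Sc=\sum c_ng_n$, is bounded. Hence $\mu_n:=S^*(\theta_n-\theta_0)\to0$ weak$^*$ in $\ell_\infty^*$, and $\theta_n(g_n)=\mu_n(e_n)+\theta_0(g_n)$. It remains to show $\mu_n(e_n)\to0$. This is a special case of Phillips' lemma; here is a direct proof.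

*A gliding hump.* $M_0=\sup_n\|\mu_n\|$ is finite by the uniform boundedness principle. For $P\subset\mathbb N$ put $|\mu_n|(P)=\sup\{\mu_n(c):|c|\le1_P\}$. If $P_1,\dots,P_p$ are disjoint then $\sum_i|\mu_n|(P_i)\le M_0$, so some $|\mu_n|(P_i)\le M_0/p$. Suppose $|\mu_n(e_n)|\ge d>0$ for all $n$ in an infinite set $P^0$. Given $n_1<\dots<n_{k-1}$ and an infinite set $P^{k-1}$, choose $n_k\in P^{k-1}$, larger than the previous indices, with
$$\sum_{i<k}|\mu_{n_k}(e_{n_i})|<\frac d4;$$
this is possible since $\mu_n(e_j)\to0$ for each $j$. Then split $P^{k-1}\setminus\{n_k\}$ into more than $4M_0/d$ infinite sets and let $P^k$ be one of them with $|\mu_{n_k}|(P^k)<d/4$. Put $M=\{n_k:k\ge1\}$. Since $n_i\in P^{i-1}\subset P^k$ for $i>k$,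
$$|\mu_{n_k}(1_M)|\ge|\mu_{n_k}(e_{n_k})|-\sum_{i<k}|\mu_{n_k}(e_{n_i})|-|\mu_{n_k}|(P^k)\ge d-\frac d4-\frac d4=\frac d2$$
for all $k$. This contradicts $\mu_n(1_M)\to0$. $\square$

In the situation of Example 5, let $b_n\in[s_n]$. Then $b_n\to o$ in $\Delta$, but $\mathrm{ev}_{b_n}(g_n)=1$, so by Lemma 2 $(\mathrm{ev}_{b_n})$ does not converge to $\mathrm{ev}_o$ weak$^*$. So $b\mapsto\mathrm{ev}_b$, weak$^*$ continuous into $C(\Delta)^*$, is no longer weak$^*$ continuous into $X^*$. The next section turns this observation into a theorem about all functionals.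

## 7. $X^*$ contains no norm-separated weak$^*$ Cantor set

**Proposition.** There are no $\varepsilon>0$ and weak$^*$ continuous map $l\mapsto\theta_l$ from $2^\omega$ to $X^*$ with $\|\theta_l-\theta_{l'}\|\ge\varepsilon$ for all $l\ne l'$.

In $C(\Delta)^*$ the map $l\mapsto\delta_l$ is exactly such a map. The plan is to find, along a convergent sequence of indices, disjoint functions $g_n$ as in Lemma 1 with $\theta_{l_n}(g_n)$ bounded below; then Lemma 2 gives a contradiction. Three elementary facts will be used.

* **(P1)** In an uncountable family $(y_i)$ of points of a separable metric space there are, for each $r>0$, indices $i\ne i'$ with $d(y_i,y_{i'})<r$. (Cover by countably many sets of diameter less than $r$.)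
* **(P2)** A nonseparable metric space contains, for some $\alpha>0$, an uncountable set with mutual distances at least $\alpha$. (Otherwise maximal $1/j$-separated sets are countable for all $j$, and their union is dense.)
* **(P3)** If $A$ is an uncountable subset of a space with a countable base, then after discarding countably many points of $A$ each remaining point is a condensation point of the remaining set: all its neighborhoods meet that set in an uncountable set. (Discard $A\cap U$ for all basic $U$ with $A\cap U$ countable.)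

Suppose now that $\varepsilon$ and $l\mapsto\theta_l$ as in the Proposition exist. The set $\{\theta_l\}$ is weak$^*$ compact, so $C_0:=\sup_l\|\theta_l\|<\infty$. Put $m_l=m_{\theta_l}$.

**Step 0: continuity of $m_l$ on clopen sets.** For each cell, (2) and (3) give $m_l([s])=\sup\{\theta_l(h):|h|\le1_{[s]}\}$, a supremum of continuous functions of $l$. So $l\mapsto m_l([s])$ is lower semicontinuous. If a lower semicontinuous function $g$ is discontinuous at $l$, there is a rational $q>g(l)$ such that $l$ lies in the closure of the open set $\{g>q\}$ but not in the set itself; the boundary of an open set is closed and nowhere dense. So $g$ is continuous at the points of a residual set, that is, one whose complement is a countable union of nowhere dense sets. There are countably many cells, and each clopen set is a finite disjoint union of cells. Hence there is a residual set $G\subset2^\omega$ such that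
$$l_0\in G,\ l_n\to l_0\quad\Longrightarrow\quad m_{l_n}(D)\to m_{l_0}(D)\ \text{ for every clopen }D\subset\Delta. \tag{14}$$
Since $2^\omega$ has no isolated points, Baire's theorem shows that $G$ is uncountable.

It would be tempting to work with the measures $m_l$ alone. By Example 4 this cannot suffice: distinct functionals may have the same $m_\theta$, their difference being hidden in the fibers of $\pi$. So we distinguish two cases.

### Case A: the set $\{m_l:l\in G\}$ is not norm separable

By (P2) and (P3) there are $\alpha>0$ and an uncountable $A\subset G$ with $\|m_l-m_{l'}\|\ge\alpha$ for distinct $l,l'\in A$, all points of $A$ being condensation points of $A$. Fix $l_0\in A$ and put $\rho=\lambda+m_{l_0}$.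

**Step A1: singular parts.** *For all but countably many $l\in A$ the $\rho$-singular part of $m_l$ has mass at least $\alpha/3$.* Otherwise there are uncountably many $l\in A$ with singular part of mass less than $\alpha/3$. Since $L_1(\rho)$ is separable, (P1) gives two distinct ones, $l,l'$, whose absolutely continuous parts are at distance less than $\alpha/3$. Then $\|m_l-m_{l'}\|<\alpha$, a contradiction. Let $A_0\subset A$ be the countable exceptional set.

**Step A2: small neighborhoods of null sets.** *Claim. If $S\subset\Delta$ is compact, $\rho(S)=0$ and $\gamma>0$, there are clopen $U\subset W$ with $S\subset U$, $\sup_kE_k1_U\le\gamma$ off $W$, and $m_{l_0}(W)<\gamma$.* We may take $\gamma<1$. Take clopen $U^j$ decreasing with intersection $S$, and let $W^j=\{\sup_kE_k1_{U^j}>\gamma\}$. If $U^j$ is a union of cells of level $N$, then $E_k1_{U^j}=1_{U^j}$ for $k\ge N$. So the supremum depends on the first $N$ digits only, $W^j$ is clopen, and $W^j\supset U^j$. The $W^j$ decrease. Let $b\notin S$, and choose $q$ and $j_0$ with $[b|q]\cap U^{j_0}=\emptyset$.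 For $j\ge j_0$ we have $E_k1_{U^j}(b)=0$ when $k\ge q$, and $E_k1_{U^j}(b)\le2^q\lambda(U^j)$ when $k<q$. Since $\lambda(U^j)\to\lambda(S)=0$, $b\notin W^j$ for large $j$. Thus $\bigcap_jW^j=S$ and $m_{l_0}(W^j)\to m_{l_0}(S)=0$. Take $U=U^j$ and $W=W^j$ with $j$ large.

**Step A3: the inductive choice.** For $n\ge1$ we choose, in this order, $l_n\in A\setminus A_0$ within $1/n$ of $l_0$, a compact $S_n$, and clopen $U_n\subset W_n$ such that

* $m_{l_n}(\bigcup_{j<n}W_j)<\alpha/8$. This holds for $l_n$ close to $l_0$ by (14), since $\bigcup_{j<n}W_j$ is clopen with $m_{l_0}$-measure less than $\alpha/16$; and there are points of $A\setminus A_0$ arbitrarily close to $l_0$.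
* $\rho(S_n)=0$ and $m_{l_n}(S_n)\ge\alpha/4$. The singular part of $m_{l_n}$ has mass at least $\alpha/3$ and lives on a $\rho$-null Borel set; use inner regularity.
* $S_n\subset U_n$, $\sup_kE_k1_{U_n}\le2^{-n}$ off $W_n$, and $m_{l_0}(W_n)<2^{-n}\alpha/16$. This is the Claim with $\gamma=2^{-n}\min(1,\alpha/16)$.

**Step A4: contradiction.** Let $U_n'=U_n\setminus\bigcup_{j<n}W_j$ and $C=\Delta\setminus\bigcup_nW_n$, a compact set. The $U_n'$ are clopen, and disjoint because $U_j'\subset W_j$. Also $m_{l_n}(U_n')\ge\frac\alpha4-\frac\alpha8=\frac\alpha8$. By (2) and (3) there are $g_n\in X$ with $|g_n|\le1_{U_n'}$ and $\theta_{l_n}(g_n)\ge\alpha/16$. Lemma 1 applies. For (a): if $b\in W_j$, then $W_j$ is a neighborhood of $b$ with $U_n'\cap W_j=\emptyset$ for $n>j$. For (b): if $b\in C$, then $b\notin W_n\supset U_n$, so $g_n(b)=0$ and $E_k|g_n|(b)\le E_k1_{U_n}(b)\le2^{-n}$. Since $l_n\to l_0$, $\theta_{l_n}\to\theta_{l_0}$ weak$^*$, and Lemma 2 gives $\theta_{l_n}(g_n)\to0$, a contradiction.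

### Case B: the set $\{m_l:l\in G\}$ is norm separable

Now the functionals must differ inside the fibers of $\pi$, so we look for disjoint functions on $K$ first and push them into the form required by Lemma 1 afterwards. Put $\delta=\varepsilon/16$ and $\eta=\delta/12$. Countably many closed balls of radius $\eta$ centered at points of $\{m_l:l\in G\}$ cover that set, and $G$ is uncountable. So there are an uncountable $V\subset G$ and a measure $m=m_{l^*}$ on $\Delta$ with
$$\|m_l-m\|\le\eta\qquad(l\in V). \tag{15}$$
Let $\{l_i\}_{i\ge1}$ be a countable dense subset of $V$, listed without repetition (it is infinite because $V$ is). Put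
$$\nu=\sum_i2^{-i}|\theta_{l_i}|\in M(K),\qquad f_i=\frac{d\theta_{l_i}}{d\nu}.$$

**Step B1: the densities are not uniformly integrable.** *For every $N$ there is $i$ with $|\theta_{l_i}|(|f_i|>N)>2\delta$.* Suppose not, for some $N$. Put $v_i=f_i1_{\{|f_i|\le N\}}$ and let $H$ be the closed linear span of $\{v_i\}$ in $L_2(\nu)$. It is separable, which need not be clear for $L_2(\nu)$ itself. Let $l\in V$ and choose $l_{i_j}\to l$. The $v_i$ are bounded in $L_2(\nu)$, so after passing to a subsequence $v_{i_j}\to v_l\in H$ weakly in $L_2(\nu)$. Testing against $u\in C(K)\subset L_2(\nu)$ we get $v_{i_j}\nu\to v_l\nu$ weak$^*$ in $M(K)$. The measures $\theta_{l_{i_j}}-v_{i_j}\nu=f_{i_j}1_{\{|f_{i_j}|>N\}}\nu$ have norm at most $2\delta$ and converge weak$^*$ to $\theta_l-v_l\nu$, so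
$$\|\theta_l-v_l\nu\|\le2\delta\qquad(l\in V).$$
Since $\nu$ is finite, the $L_1(\nu)$-norm is bounded by a multiple of the $L_2(\nu)$-norm. By (P1) there are $l\ne l'$ in $V$ with $\|v_l-v_{l'}\|_{L_1(\nu)}<\delta$. Then $\|\theta_l-\theta_{l'}\|<5\delta<\varepsilon$, a contradiction.

**Step B2: disjoint compact sets in $K$.** Note $\nu(|f_i|>N)\le C_0/N$, because $\int|f_i|\,d\nu=\|\theta_{l_i}\|\le C_0$. We choose inductively indices $i_n$ and Borel sets $E_n\subset K$ with
$$|\theta_{l_{i_n}}|(E_n)>2\delta,\qquad|\theta_{l_{i_j}}|(E_n)<2^{-n}\delta\quad(j<n).$$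
Given $i_1,\dots,i_{n-1}$, absolute continuity with respect to $\nu$ gives $N$ such that $\nu(E)\le C_0/N$ implies $|\theta_{l_{i_j}}|(E)<2^{-n}\delta$ for $j<n$. By B1 take $i_n$ with $|\theta_{l_{i_n}}|(|f_{i_n}|>N)>2\delta$, and put $E_n=\{|f_{i_n}|>N\}$. Write $\vartheta_n=\theta_{l_{i_n}}$. The sets $E_n\setminus\bigcup_{j>n}E_j$ are disjoint, with $|\vartheta_n|$-measure greater than $2\delta-\sum_{j>n}2^{-j}\delta\ge\frac32\delta$. By inner regularity there are disjoint compact $F_n\subset K$ with $|\vartheta_n|(F_n)>\frac32\delta$.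

**Step B3: disjoint open sets in $K$.** Infinitely many disjoint compact sets need not have disjoint neighborhoods, so we pass to a subsequence and shrink. We construct infinite sets $N_0=\mathbb N\supset N_1\supset\cdots$, increasing indices $r_k\in N_{k-1}$, open $O_k\subset K$ with pairwise disjoint closures, and compact $F_n^{(k)}\subset F_n$ $(n\in N_k)$, decreasing in $k$, disjoint from $\overline{O_1}\cup\dots\cup\overline{O_k}$, with
$$|\vartheta_n|(F_n^{(k)})>\tfrac32\delta-\sum_{j<k}2^{-j-2}\delta,\qquad F_n^{(0)}=F_n. \tag{16}$$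

*From $k$ to $k+1$.* Take $p\ge C_02^{k+3}/\delta$ indices $n$ from $N_k$, larger than $r_k$ if $k\ge1$. Their sets $F_n^{(k)}$ are finitely many disjoint compact sets, disjoint from $\bigcup_{j\le k}\overline{O_j}$. Since $K$ is normal, they have open neighborhoods $Q_n$ whose closures are pairwise disjoint and disjoint from $\bigcup_{j\le k}\overline{O_j}$. For each $n'\in N_k$ larger than all chosen indices, $\sum_n|\vartheta_{n'}|(\overline{Q_n})\le C_0$, so some chosen $n$ has $|\vartheta_{n'}|(\overline{Q_n})\le C_0/p\le2^{-k-3}\delta$. By the pigeonhole principle one chosen $n=:r_{k+1}$ works for all $n'$ in an infinite set $N_{k+1}\subset N_k$ of indices larger than all chosen ones. Put $O_{k+1}=Q_{r_{k+1}}$. For $n'\in N_{k+1}$ inner regularity gives a compact $F_{n'}^{(k+1)}\subset F_{n'}^{(k)}\setminus\overline{O_{k+1}}$ losing at most another $2^{-k-3}\delta$. The total loss in this step is at most $2^{-k-2}\delta$, as (16) requires.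

Since $\sum_{j\ge0}2^{-j-2}=\frac12$, (16) gives $|\vartheta_{r_k}|(F_{r_k}^{(k-1)})>\delta$, and $F_{r_k}^{(k-1)}\subset O_k$. Urysohn functions $u_k\in C(K)=X$ with $0\le u_k\le1$, $u_k=1$ on $F_{r_k}^{(k-1)}$ and $u_k=0$ off $O_k$ are pairwise disjoint and satisfy $|\vartheta_{r_k}|(u_k)\ge\delta$.

Relabel: there are $l_n'\in V$ and $u_n\in X$ with $0\le u_n\le1$, $u_nu_{n'}=0$ for $n\ne n'$, and $|\theta_{l_n'}|(u_n)\ge\delta$. Passing to a subsequence, $l_n'\to l_0'$ in $2^\omega$, so $\theta_{l_n'}\to\theta_{l_0'}$ weak$^*$. Now regard the $u_n$ again as functions on $\Delta$. The Borel sets $\{b\in\Delta:u_n(b)>0\}$ are disjoint, so their $m$-measures tend to $0$. After a further subsequence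
$$\sum_{n\ge1}m(\{u_n>0\})<\eta. \tag{17}$$

**Step B4: localization to the form of Lemma 1.** We look for a compact $C\subset\Delta$ carrying almost all of $m$, near which the $u_n$ have small averages, and cut the $u_n$ down to neighborhoods of $C$. On $Z_n=\{b\in\Delta:u_n(b)=0\}$ we have $E_ku_n(b)\to0$ by (1). By Egorov's theorem for $m$ and inner regularity there is a compact $C_n\subset Z_n$ with $m(Z_n\setminus C_n)<2^{-n}\eta$ and $E_ku_n\to0$ uniformly on $C_n$. Let $C=\bigcap_{n\ge1}C_n$. By (17), $m(\Delta\setminus C)\le2\eta$. Choose $k_n$ with $E_ku_n\le2^{-n}$ on $C$ for all $k\ge k_n$.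

Take clopen $Y_1\supset Y_2\supset\cdots$ with $\bigcap_jY_j=C$. Since $\int_{Y_j}u_n\,d\lambda\to\int_Cu_n\,d\lambda=0$ for each $n$, there are $j_1<j_2<\cdots$ such that $D_n:=Y_{j_n}$ satisfies
$$\int_{D_n}u_n\,d\lambda<2^{-n-k_n}.$$
Then $D_1\supset D_2\supset\cdots$ and $\bigcap_nD_n=C$. Put $v_n=u_n1_{D_n}\in X$.

On $C$ we have $v_n=0$. For $k\ge k_n$, $E_kv_n\le E_ku_n\le2^{-n}$ on $C$, and for $k<k_n$, $E_kv_n\le2^k\int v_n\,d\lambda\le2^{-n}$. A point $b\notin C$ lies outside some $D_{n_0}$, and $v_n=0$ on the open set $\Delta\setminus D_{n_0}$ for $n\ge n_0$. Moreover, by (3), (15) and $C\subset D_n$,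
$$|\theta_{l_n'}|(v_n)\ge|\theta_{l_n'}|(u_n)-|\theta_{l_n'}|(1_{\Delta\setminus D_n})\ge\delta-m_{l_n'}(\Delta\setminus D_n)\ge\delta-m(\Delta\setminus C)-\eta\ge\delta-3\eta=\tfrac34\delta .$$
By (2) choose $g_n\in X$ with $|g_n|\le v_n$ and $\theta_{l_n'}(g_n)\ge\delta/2$. The $g_n$ are disjoint and inherit (a) and (b) from the $v_n$. So Lemma 1 applies to $(g_n)$ and $C$, and Lemma 2 gives $\theta_{l_n'}(g_n)\to0$, a contradiction. The Proposition is proved. $\square$

## 8. Fréchet points of Gâteaux smooth convex functions on $X$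

We prove part 1. Let $\varphi:X\to\mathbb R$ be continuous, convex and Gâteaux smooth. The plan is to build, if Fréchet points are not dense, a Cantor set of points on which $\varphi'$ contradicts the Proposition.

**Step 1: a ball of large oscillation.** Let $G_n$ be the open set of points having a neighborhood $U$ with $\operatorname{diam}\varphi'(U)<1/n$. By Fact 2 the set of Fréchet points is $\bigcap_nG_n$. If it is not dense, then by Baire's theorem some $G_n$ is not dense. So with $\varepsilon=\frac1{2n}$ there is an open ball $U_\emptyset$, disjoint from $G_n$, such that $\operatorname{diam}\varphi'(U)>\varepsilon$ for every nonempty open $U\subset U_\emptyset$.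

**Step 2: a tree of balls.** We build open balls $U_s$, $s$ a finite $0$–$1$ word, with $\overline{U_{s0}},\overline{U_{s1}}\subset U_s$ and radii at most $2^{-|s|}$ for $s\ne\emptyset$. Given $U_s$, pick $x,y\in U_s$ and $h\in X$, $\|h\|=1$, with $(\varphi'(x)-\varphi'(y))(h)>\varepsilon$. By Fact 1, $z\mapsto\varphi'(z)(h)$ is continuous, so there are small balls $U_{s0}\ni x$ and $U_{s1}\ni y$ with
$$(\varphi'(x')-\varphi'(y'))(h)>\varepsilon\qquad\text{for all }x'\in U_{s0},\ y'\in U_{s1}.$$

**Step 3: contradiction.** For $l\in2^\omega$ let $\{x_l\}=\bigcap_k\overline{U_{l|k}}=\bigcap_kU_{l|k}$; this is one point by completeness. If $l,l'$ agree in the first $k\ge1$ digits, both points lie in $U_{l|k}$, so $l\mapsto x_l$ is continuous. By Fact 1, $l\mapsto\theta_l=\varphi'(x_l)$ is weak$^*$ continuous. If $l\ne l'$ first differ after the word $s$, then one of $x_l,x_{l'}$ is in $U_{s0}$ and the other in $U_{s1}$, so $\|\theta_l-\theta_{l'}\|\ge\varepsilon$. This contradicts the Proposition. So the Fréchet points form a dense $G_\delta$. $\square$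

Together with Section 5 this answers the question: every Gâteaux smooth continuous convex function on $X$ has Fréchet points, while $f$ is Lipschitz, everywhere Gâteaux differentiable and nowhere Fréchet differentiable. **The answer is no.**

## 9. Weak$^*$ metrizable compact sets and separable quotients of $X$

We prove part 3.

**Step 1: a Cantor set in $L$.** Let $L\subset X^*$ be weak$^*$ compact and weak$^*$ metrizable but not norm separable. By (P2) there are $\varepsilon>0$ and an uncountable $A\subset L$ with $\|\theta-\theta'\|\ge\varepsilon$ for distinct $\theta,\theta'\in A$. Since $L$ has a countable base for the weak$^*$ topology, (P3) lets us assume that all points of $A$ are weak$^*$ condensation points of $A$. Fix a metric for the weak$^*$ topology of $L$. Starting with $O_\emptyset=L$ we choose relatively weak$^*$ open $O_s\subset L$ meeting $A$, with $\overline{O_{s0}},\overline{O_{s1}}\subset O_s$ (weak$^*$ closures) and diameters at most $2^{-|s|}$ for $s\ne\emptyset$. Given $O_s$, take two distinct points of $A\cap O_s$, which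 is uncountable, and $h$ with $\|h\|\le1$ on which they differ by more than $\varepsilon/2$. Then take small neighborhoods $O_{s0},O_{s1}$ of these points such that values at $h$ of functionals from $\overline{O_{s0}}$ and $\overline{O_{s1}}$ still differ by more than $\varepsilon/2$.

By compactness the branch points $\{\theta_l\}=\bigcap_k\overline{O_{l|k}}$ exist, and they give a weak$^*$ continuous map $2^\omega\to X^*$ with $\|\theta_l-\theta_{l'}\|\ge\varepsilon/2$ for $l\ne l'$, contradicting the Proposition. So $L$ is norm separable.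

**Step 2: operators and quotients.** Let $T:X\to Z$ be bounded with $Z$ separable. Then $(B_{Z^*},w^*)$ is compact metrizable, and $T^*(B_{Z^*})$ is a weak$^*$ continuous image of it. A Hausdorff continuous image of a compact metrizable space is compact and metrizable. By Step 1, $T^*(B_{Z^*})$ is norm separable. If $T$ is a quotient map, $T^*$ is an isomorphic embedding, so $Z^*$ is separable. Finally $X\supset C(\Delta)$, a separable space with nonseparable dual, so $X$ is not Asplund. $\square$
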